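\title{A Liouville manifold without the Brownian coupling property}

\begin{abstract}
If two Brownian motions adapted to one filtration can be made to meet from any
two points of a Riemannian manifold, then every bounded solution of the backward
heat equation on it is constant. We show that the converse is false. The
counterexample is a complete $6$-manifold, a quotient of
$\mathbb H^2\times\mathbb H^4$ by an arithmetic surface group that acts on
$\mathbb H^4$ through a dense group of unit quaternions. All its bounded
solutions of the backward heat equation are constant, but from suitable starting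
points every co-adapted pair of Brownian motions comes within a given distance
only with arbitrarily small probability. Examples exist in every dimension
$\ge 6$. When the common filtration is not required, the converse does hold.
\end{abstract}

\section{Coupling and the backward heat equation}\label{sec:intro}

Let $M$ be a connected complete Riemannian manifold. Brownian motion on $M$ is
the diffusion with generator $\frac12\Delta$. We compare two ways of saying that
Brownian motion on $M$ forgets its starting point, one analytic and one pathwise.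

A function $u:M\times[0,\infty)\to\mathbb R$, of class $C^2$ in space and $C^1$ in
time, is \emph{anti-spacetime-harmonic} if it solves the backward heat equation
\[
\partial_t u+\tfrac12\Delta u=0 .
\]
By It\^o's formula, $u(X_t,s+t)$ is then a local martingale in $t$ for every
Brownian motion $X$ and every $s\ge0$. Harmonic functions are the solutions that
do not depend on time. If $u$ is bounded, the martingale converges and
$u(p,s)=\mathbb E_p[\lim_t u(X_t,s+t)]$. So a bounded solution records how the law
of some asymptotic feature of the space-time path depends on the starting point,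
and the analytic property is that all bounded solutions are constant.

For the pathwise property, let $\mathbb F=(\mathcal F_t)$ be a filtration. An
\emph{$\mathbb F$-Brownian motion} is a continuous $\mathbb F$-adapted process $X$
in $M$ such that
\[
M^f_t=f(X_t)-f(X_0)-\tfrac12\int_0^t\Delta f(X_s)\,ds
\]
is an $\mathbb F$-local martingale for every smooth $f$. Such a process is a
semimartingale, since $f(X)$ is one for every smooth $f$, and the identity
$\Delta(fg)=f\Delta g+g\Delta f+2\langle\nabla f,\nabla g\rangle$ together with
It\^o's product rule gives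
\begin{equation}\label{eq:qv}
d\langle M^f,M^g\rangle_t=\langle\nabla f,\nabla g\rangle(X_t)\,dt .
\end{equation}
All filtrations satisfy the usual conditions (they are right-continuous and
complete).

\begin{definition}
A \emph{co-adapted coupling} from $(p,p')$ is a pair $(X,Y)$ of
$\mathbb F$-Brownian motions, for one and the same filtration $\mathbb F$, begun
at $p$ and $p'$. The manifold $M$ has the \emph{Brownian coupling property} (BCP)
if for any two distinct points $p,p'$ there is a co-adapted coupling from
$(p,p')$ such that almost surely $X_t=Y_t$ for some $t$.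
\end{definition}

The common filtration says that the past of the pair gives no information on the
future increments of either process: the two motions may be correlated at each
instant in any way, but neither may look ahead along the other.

The BCP forces bounded anti-spacetime-harmonic functions to be constant. Indeed,
if $T<\infty$ is the first meeting time, then
$u(X_{t\wedge T},s+t\wedge T)-u(Y_{t\wedge T},s+t\wedge T)$ is a bounded
martingale that vanishes for $t\ge T$. Hence $u(p,s)=u(p',s)$ for all $p,p',s$,
and then the equation gives $\partial_tu=0$. Time enters the test functions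
because the two processes meet at the same time. The converse has been posed as a
conjecture:

\begin{quote}
\emph{If all bounded anti-spacetime-harmonic functions on $M$ are constant, then
$M$ has the BCP.}
\end{quote}

The simplest cases agree with it. On $\mathbb R^m$ let $Y$ be the mirror image of
$X$ in the hyperplane that bisects $p$ and $p'$; then $|X_t-Y_t|=|p-p'|+2B_t$ up
to its first zero, with $B$ a one-dimensional Brownian motion, so both properties
hold. On the hyperbolic plane, in the disk model, the Laplacian is a multiple of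
the Euclidean one, so $\operatorname{Re}z$ is a nonconstant bounded harmonic
function and both properties fail. A stronger reason to expect the conjecture is
Theorem~\ref{thm:D} below: the hypothesis always produces a successful coupling
if one does not ask for a common filtration. The conjecture thus says that
co-adaptedness costs nothing. It is false. Throughout, $\mathbb H^m$ is
hyperbolic space of curvature $-1$.

\begin{theorem}\label{thm:main}
There is a connected complete Riemannian manifold
$\mathbf M=\Gamma\backslash(\mathbb H^2\times\mathbb H^4)$ such that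
\begin{itemize}
\item[(A)] every bounded anti-spacetime-harmonic function on $\mathbf M$ is
constant;
\item[(B)] for all $L>0$ and $\varepsilon>0$ there are distinct points
$p,p'\in\mathbf M$ such that every co-adapted coupling $(X,Y)$ from $(p,p')$
satisfies
$\mathbb P\big(\exists t\ge0:\operatorname{dist}(X_t,Y_t)\le L\big)\le\varepsilon$.
\end{itemize}
\end{theorem}

Part (B) with $\varepsilon<1$ shows that $\mathbf M$ does not have the BCP, and
with (A) this disproves the conjecture. Two complements, not used for
Theorem~\ref{thm:main}, are proved in Section~\ref{sec:compl}.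

\begin{theorem}\label{thm:C}
For every $m\ge0$ the product $\mathbf M\times\mathbb T^m$ with the flat torus
$\mathbb T^m$ satisfies \emph{(A)} and \emph{(B)}. Thus such manifolds exist in
every dimension $\ge6$.
\end{theorem}

\begin{theorem}\label{thm:D}
Let $M$ be a connected complete Riemannian manifold on which all bounded
anti-spacetime-harmonic functions are constant. Then for all $p,p'\in M$ there
are, on one probability space, processes $X,Y$ begun at $p,p'$, each a Brownian
motion in its own filtration, and an almost surely finite random time $N$ with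
$X_t=Y_t$ for all $t\ge N$.
\end{theorem}

So on $\mathbf M$ successful couplings exist from every pair of points, while the
supremum over co-adapted couplings of the probability of ever meeting can be made
arbitrarily small by the choice of the starting points. A finite Markov chain
shows how the two kinds of coupling can differ.

\begin{example}\label{ex:bits}
The chain ends at time $2$ in one of four absorbing states
$(i,j)\in\{0,1\}^2$. From the state $a$ it moves to $(0,*)$ or $(1,*)$, and from
$(i,*)$ to $(i,0)$ or $(i,1)$. From the state $a'$ it moves to $(*,0)$ or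
$(*,1)$, and from $(*,j)$ to $(0,j)$ or $(1,j)$. All steps have probability
$\frac12$. From $a$ and from $a'$ the state at time $2$ is uniform, so some
coupling has $X_2=Y_2$ surely: draw $(i,j)$ and let $X$ reveal $i$ first and $Y$
reveal $j$ first. If both chains are Markov in one filtration, then
$X_1=(i,*)$ and $Y_1=(*,j)$ are known at time $1$, the chains meet only if
$X_2=(i,j)$, and this has conditional probability $\frac12$.
\end{example}

The two chains build the same final datum in different orders, and the first
moves already fix the single target at which they can meet. The example has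
nonconstant bounded harmonic functions (the absorption probabilities). The task is
to keep its mechanism while destroying all such functions.

\subsection*{The construction in outline}
The group $\Gamma$ is the fundamental group of a closed hyperbolic surface
$\Sigma=\Gamma\backslash\mathbb H^2$, with a homomorphism $\gamma\mapsto q_\gamma$
to the unit quaternions $S^3$, which rotate the ball model of $\mathbb H^4$ about
its center $o$. Brownian motion on $\mathbf M$ lifts to a pair $(x_t,b_t)$ of
independent Brownian motions on $\mathbb H^2$ and $\mathbb H^4$. The component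
$b_t$ leaves $o$ at linear speed and its direction $\theta(b_t)\in S^3$ freezes.

On $\mathbf M$ the frozen direction is defined only up to the rotations
$q_\gamma$. If these are dense in $S^3$, no bounded function can see it. This is
the source of (A), proved in Section~\ref{sec:A}.

For (B), lift a co-adapted coupling to $(x,b)$ and $(y,c)$. The processes are
close at time $t$ only if, for some $\gamma$, the point $x_t$ is close to
$\gamma y_t$ and $b_t$ is close to $q_\gamma c_t$. Far from $o$ the second
condition forces $\theta(b_t)$ and $q_\gamma\theta(c_t)$ to agree up to an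
exponentially small angle. At time $n$ both directions are already frozen up to an
error $\alpha_n$ that is exponentially small in $n$, so only the $\gamma$ with
$|\theta(b_n)-q_\gamma\theta(c_n)|\le\alpha_n$ remain candidates, and this list is
known at time $n$. We choose $\Gamma$ arithmetic, so that $q_\gamma$ can be close
to $1$ only if $\gamma$ moves every point of $\mathbb H^2$ far
(Section~\ref{sec:manifold}); then the targets $\gamma y_t$ on the list are
$s_n$-separated with $s_n\approx4\log(1/\alpha_n)$. Finally, co-adapted Brownian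
motions in $\mathbb H^2$ drift apart, and reach a target at distance $s_n/2$ with
probability of order $e^{-s_n/4}\approx\alpha_n$ at most
(Section~\ref{sec:H2}). These probabilities are summable. Section~\ref{sec:B}
makes this precise.

\section{Two Brownian motions in the hyperbolic plane}\label{sec:H2}

We begin with the case of a single target, where the estimate behind (B) is
explicit. Let $\rho$ be the distance on $\mathbb H^2$, let $x,y$ be
$\mathbb F$-Brownian motions on $\mathbb H^2$, and write $\rho_t=\rho(x_t,y_t)$.
Nothing is assumed about their joint law.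

\subsection*{The correlation form}
In the upper half plane with coordinates $(\xi,\eta)$, the fields
$E_1=\eta\partial_\xi$, $E_2=\eta\partial_\eta$ form a global orthonormal frame and
$\Delta=\eta^2(\partial_\xi^2+\partial_\eta^2)$. The coordinates are harmonic, so
$\xi(x_t)$ and $\eta(x_t)$ are local martingales, and by \eqref{eq:qv} the process
$W$ with $d\xi=\eta\,dW^1$, $d\eta=\eta\,dW^2$ has
$d\langle W^k,W^l\rangle=\delta_{kl}\,dt$. By L\'evy's theorem (a continuous local
martingale in $\mathbb R^m$ with these brackets is a Brownian motion), $W$ is an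
$\mathbb F$-Brownian motion in $\mathbb R^2$. Let $W'$ and $E'_l$ be the same
objects for $y$.

The Kunita--Watanabe inequality bounds the increment of $\langle M,M'\rangle$ over
an interval by the geometric mean of the increments of $\langle M\rangle$ and
$\langle M'\rangle$. Applied to $u\cdot W$ and $w\cdot W'$, for unit vectors $u,w$
in a countable dense set, it shows that
$d\langle W^k,W'^l\rangle=J^{kl}_t\,dt$ with $J$ predictable and
$|u^{\mathsf T}J_tw|\le1$ for all unit $u,w$, for almost every $t$. Through the
frames we regard $J_t$ as a bilinear form on $T_{x_t}\mathbb H^2\times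
T_{y_t}\mathbb H^2$ with $|J_t(e,e')|\le|e||e'|$. It is the only freedom that a
co-adapted coupling has. For smooth $\Phi$ on $\mathbb H^2\times\mathbb H^2$,
It\^o's formula in the coordinates shows that $\Phi(x_t,y_t)$ has
\begin{align}
\text{drift rate}\quad&\tfrac12\Delta_x\Phi+\tfrac12\Delta_y\Phi
+\sum_{k,l}J(E_k,E'_l)\,E_kE'_l\Phi,\label{eq:itodrift}\\
\text{quadratic variation rate}\quad&|\nabla_x\Phi|^2+|\nabla_y\Phi|^2
+2J(\nabla_x\Phi,\nabla_y\Phi).\label{eq:itoqv}
\end{align}
The mixed derivative $(e,e')\mapsto ee'\Phi$ is a bilinear form on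
$T_x\times T_y$, so the sum in \eqref{eq:itodrift} may be computed in any
orthonormal frames at $x$ and at $y$.

\subsection*{The distance process}
The function $\rho$ is not smooth on the diagonal, but $\Phi=\cosh\rho$ is, and in
the hyperboloid model it is bilinear. There $\mathbb H^2$ is the sheet
$\{\langle x,x\rangle=-1,\ x^0>0\}$ for the form
$\langle x,y\rangle=-x^0y^0+x^1y^1+x^2y^2$, the tangent plane at $x$ is $x^\perp$,
unit speed geodesics are $t\mapsto x\cosh t+e\sinh t$, and
$\Phi=-\langle x,y\rangle$. Along each geodesic in $x$ the second derivative of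
$\Phi$ is $\Phi$, so $\Delta_x\Phi=\Delta_y\Phi=2\cosh\rho$.

For $x\ne y$ let $e_1$ at $x$ and $e_1'$ at $y$ be the unit vectors along the
geodesic through $x,y$ that point away from the other point:
\[
y=x\cosh\rho-e_1\sinh\rho,\qquad e_1'=x\sinh\rho-e_1\cosh\rho .
\]
Let $e_2=e_2'$ be a unit vector of $\mathbb R^3$ orthogonal to $x$ and $e_1$; it is
tangent at both points. The first derivatives are
$e_1\Phi=-\langle e_1,y\rangle=\sinh\rho$, $e_1'\Phi=-\langle x,e_1'\rangle
=\sinh\rho$ and $e_2\Phi=e_2'\Phi=0$. The mixed derivatives
$e_ke_l'\Phi=-\langle e_k,e'_l\rangle$ equal $\cosh\rho$ for $k=l=1$, $-1$ for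
$k=l=2$, and $0$ for $k\ne l$. Put $J_\parallel=J(e_1,e_1')$ and
$J_\perp=J(e_2,e_2')$, both in $[-1,1]$. By \eqref{eq:itodrift} and
\eqref{eq:itoqv}, $\cosh\rho_t$ has drift rate
$(2+J_\parallel)\cosh\rho-J_\perp$ and quadratic variation rate
$2(1+J_\parallel)\sinh^2\rho$. The function $\operatorname{arcosh}$ has first
derivative $1/\sinh\rho$ and second derivative $-\cosh\rho/\sinh^3\rho$ at
$\cosh\rho$. So, away from the diagonal, $\rho_t$ has quadratic variation rate $a$
and drift rate $D$ given by
\begin{equation}\label{eq:rho}
\begin{aligned}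
a&=2(1+J_\parallel)\in[0,4],\\
D&=\frac{(2+J_\parallel)\cosh\rho-J_\perp-(1+J_\parallel)\cosh\rho}{\sinh\rho}
=\frac{\cosh\rho-J_\perp}{\sinh\rho}
\in\big[\tanh\tfrac\rho2,\ \coth\tfrac\rho2\big].
\end{aligned}
\end{equation}
The coupling can raise the noise to rate $4$ and lower the drift to
$\tanh(\rho/2)$, but it cannot remove the drift. This is where negative curvature
enters; the Euclidean drift $(1-J_\perp)/\rho$ vanishes for the mirror coupling.
The extreme case $a=4$, $D=\tanh(\rho/2)$ has generator
\[
\mathcal Lf(r)=2f''(r)+\tanh(r/2)f'(r),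
\]
and for convex nonincreasing $f$ it dominates all other cases.

\begin{lemma}\label{lem:ito}
Let $f:[0,\infty)\to\mathbb R$ be bounded, convex, nonincreasing and $C^1$ with
Lipschitz derivative, and let $f''\ge0$ be a bounded Borel function with
$f'(r')-f'(r)=\int_r^{r'}f''$. Let $x,y$ be $\mathbb F$-Brownian motions on
$\mathbb H^2$, let $L>0$, and let $T_1\le T_2$ be bounded stopping times such that
$\rho_t\ge L$ for $T_1\le t<T_2$. Then
\[
\mathbb E\big[f(\rho_{T_2})-f(\rho_{T_1})\big]\le
\mathbb E\int_{T_1}^{T_2}\mathcal Lf(\rho_t)\,dt .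
\]
\end{lemma}

\begin{proof}
Let $\psi$ be a smooth function on $\mathbb R$ equal to $\operatorname{arcosh}$ on
$[\cosh(L/2),\infty)$. Then $Z_t=\psi(\cosh\rho_t)$ is a continuous
semimartingale, with martingale part $M$, say. At times when $\rho_t\ge L$ it
equals $\rho_t$ and its rates are those of \eqref{eq:rho}. Extend $f$ to
$\mathbb R$ by an affine function on $(-\infty,0]$, keeping it convex and $C^1$.
For convex $f$ the It\^o--Tanaka formula reads
$f(Z_t)=f(Z_0)+\int_0^tf'(Z)\,dZ+\frac12\int\ell^r_t\,f''(dr)$, where $\ell^r$ is
the local time of $Z$ at $r$. Here $f''(dr)=f''(r)\,dr$, and the occupation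
formula $\int\ell^r_t\varphi(r)\,dr=\int_0^t\varphi(Z)\,d\langle Z\rangle$ turns
the last term into $\frac12\int_0^tf''(Z)\,d\langle Z\rangle$. On $\{T_1<T_2\}$ we
have $\rho\ge L$ on $[T_1,T_2]$ by continuity, so
\[
f(\rho_{T_2})-f(\rho_{T_1})=\int_{T_1}^{T_2}f'(Z)\,dM
+\int_{T_1}^{T_2}\big(\tfrac12a f''(\rho)+Df'(\rho)\big)dt ;
\]
on $\{T_1=T_2\}$ both sides vanish. The stochastic integral has quadratic
variation at most $4f'(0)^2(T_2-T_1)$, which is bounded, so its mean is zero. Since
$f''\ge0$, $a\le4$, $f'\le0$ and $D\ge\tanh(\rho/2)$, the last integrand is at most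
$\mathcal Lf(\rho)$.
\end{proof}

\begin{example}[one target]\label{ex:one}
Let $g(r)=\int_r^\infty\operatorname{sech}(u/2)\,du$. Then
$g'=-\operatorname{sech}(r/2)$ and
$g''=\frac12\operatorname{sech}(r/2)\tanh(r/2)\ge0$, so $\mathcal Lg=0$; also
$g(0)=\pi$ and $g(r)\le4e^{-r/2}$. Let $\rho_0>L$ and let $\tau$ be the first time
with $\rho_t\le L$. Lemma~\ref{lem:ito} with $T_1=0$, $T_2=\tau\wedge t$ gives
$g(L)\,\mathbb P(\tau\le t)\le g(\rho_0)$. So for every co-adapted coupling on
$\mathbb H^2$,
\[
\mathbb P(\exists t:\rho_t\le L)\le\frac{g(\rho_0)}{g(L)}\le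
\frac{4e^{-\rho_0/2}}{g(L)} .
\]
\end{example}

On a quotient of $\mathbb H^2$ the point $x_t$ has a whole orbit of targets
$\gamma y_t$, and moving away from one target brings it near another. The second
factor $\mathbb H^4$ and the arithmetic of $\Gamma$ serve to thin out the targets.

\section{The manifold}\label{sec:manifold}

We need a group $\Gamma$ acting freely and cocompactly on $\mathbb H^2$ and a
homomorphism $q:\Gamma\to S^3$ with two properties that pull in opposite
directions. For (A) the image must be dense, so $q_\gamma$ comes arbitrarily close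
to $1$. For (B) this must be expensive: $|q_\gamma-1|$ small must force $\gamma$ to
displace all points by a large amount. Arithmetic gives such a trade-off, since a
nonzero $\tau\in\mathbb Z[\sqrt2]$ and its conjugate satisfy
$|\tau\,\sigma(\tau)|\ge1$. We take a quaternion algebra over
$\mathbb Q(\sqrt2)$ that becomes $M_2(\mathbb R)$ under one real embedding and
Hamilton's quaternions $\mathcal H$ under the other.

\subsection*{The algebra}
Let $\sigma$ be the automorphism $\sqrt2\mapsto-\sqrt2$ of $\mathbb Q(\sqrt2)$. Let
$A$ be the algebra over $\mathbb Q(\sqrt2)$ with basis $1,i,j,ij$ and relations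
$i^2=-1$, $j^2=\sqrt2$, $ij=-ji$. For $\lambda=a_0+a_1i+a_2j+a_3ij$ put
$\bar\lambda=a_0-a_1i-a_2j-a_3ij$ and
\[
\operatorname{nrd}\lambda=\lambda\bar\lambda=a_0^2+a_1^2-\sqrt2\,(a_2^2+a_3^2),
\qquad \operatorname{tr}\lambda=\lambda+\bar\lambda=2a_0 .
\]
The norm $\operatorname{nrd}$ is multiplicative. With $\omega=2^{1/4}$, there are
two ring embeddings
\[
\lambda\mapsto
\begin{pmatrix}a_0+\omega a_2&a_1-\omega a_3\\-a_1-\omega a_3&a_0-\omega a_2
\end{pmatrix}\in M_2(\mathbb R),
\qquad
\lambda\mapsto\lambda^\sigma=\sigma(a_0)+\sigma(a_1)\mathbf i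
+\omega\sigma(a_2)\mathbf j+\omega\sigma(a_3)\mathbf k\in\mathcal H .
\]
The first sends $i$ to $\left(\begin{smallmatrix}0&1\\-1&0\end{smallmatrix}\right)$
and $j$ to $\operatorname{diag}(\omega,-\omega)$, which satisfy the relations; it
turns $\operatorname{nrd}$ and $\operatorname{tr}$ into determinant and trace, and
we identify $\lambda$ with its matrix. The second is $\sigma$-semilinear and
respects the relations because $(\omega\mathbf j)^2=-\sqrt2=\sigma(j^2)$; it
satisfies $|\lambda^\sigma|^2=\sigma(\operatorname{nrd}\lambda)$. Hence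
$\operatorname{nrd}\lambda\ne0$ for $\lambda\ne0$, and $A$ is a division algebra
with $\lambda^{-1}=\bar\lambda/\operatorname{nrd}\lambda$.

Let $O$ be the $\mathbb Z[\sqrt2]$-span of $1,i,j,ij$. It is a ring, closed under
conjugation and free of rank $8$ over $\mathbb Z$. Since
$a\mapsto(a,\sigma(a))$ embeds $\mathbb Z[\sqrt2]$ as a lattice in $\mathbb R^2$,
the map $\lambda\mapsto(\lambda,\lambda^\sigma)$ embeds $O$ as a lattice in the
algebra $\mathcal V=M_2(\mathbb R)\times\mathcal H\cong\mathbb R^8$. Let
$O^1=\{\lambda\in O:\operatorname{nrd}\lambda=1\}$, a subgroup of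
$G=SL_2(\mathbb R)\times S^3\subset\mathcal V$.

\begin{lemma}\label{lem:cocompact}
The group $O^1$ is discrete in $SL_2(\mathbb R)$, and
$SL_2(\mathbb R)=O^1K$ for a compact set $K$.
\end{lemma}

\begin{proof}
If $B\subset M_2(\mathbb R)$ is bounded, the elements of $O^1$ with matrix in $B$
lie in the finite set $O\cap(B\times S^3)$. This is discreteness.

For cocompactness we show that every $g\in G$ is, up to a bounded factor, an
element of $O$ of bounded norm, and that such elements form finitely many cosets of
$O^1$. For $c=(c_1,c_2)\in\mathcal V$ let $\mathrm n(c)=(\det c_1,|c_2|^2)$, so that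
$\mathrm n(\lambda)=(\operatorname{nrd}\lambda,\sigma(\operatorname{nrd}\lambda))$
on $O$. Fix a compact $C\subset\mathcal V$ whose volume exceeds that of
$\mathcal V/O$, and let $C'=C-C$. Left multiplication by $g=(g_1,g_2)\in G$ has
determinant $(\det g_1)^2|g_2|^4=1$ on $\mathcal V$, so $gC$ does not inject into
$\mathcal V/O$. Hence there is $0\ne\lambda\in O$ with $\lambda=gc$, $c\in C'$.
Now $\mathrm n(\lambda)=\mathrm n(c)$ lies in the compact set $\mathrm n(C')$ and in
the lattice $\mathbb Z[\sqrt2]\subset\mathbb R^2$, so, as $g$ varies,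
$\operatorname{nrd}\lambda$ takes finitely many values, all nonzero.

If $\lambda,\lambda'\in O$ have the same norm $\nu\ne0$ and
$\lambda'-\lambda=\nu\mu$ with $\mu\in O$, then
$\lambda'\lambda^{-1}=1+\mu\bar\lambda$ lies in $O$ and has norm $1$. Since
$O/\nu O$ is finite, all $\lambda$ that occur lie in finitely many cosets
$O^1\lambda_1,\dots,O^1\lambda_m$. So $g=\gamma\lambda_kc^{-1}$ with
$\gamma\in O^1$. The inverse $c^{-1}$ is obtained from the conjugate of $c$ by
dividing the two components by those of $\mathrm n(c)$, which range over a finite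
set of nonzero numbers; so $\lambda_kc^{-1}$ stays in a bounded subset of the
closed set $G$. Thus $G=O^1K'$ with $K'$ compact, and we project to
$SL_2(\mathbb R)$.
\end{proof}

To obtain a free action we pass to a congruence subgroup. Let
\[
\Gamma=\{\gamma\in O^1:\gamma-1\in3O\},
\]
the kernel of $O^1\to(O/3O)^\times$, a subgroup of finite index.

\begin{lemma}\label{lem:torsion}
The group $\Gamma$ is torsion-free.
\end{lemma}

\begin{proof}
Otherwise some $\gamma\in\Gamma$ has prime order $\ell$. Write
$\gamma=1+3^m\delta$ with $m\ge1$ and $\delta\in O\setminus3O$. Then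
$0=\gamma^\ell-1=\sum_{r=1}^\ell\binom\ell r3^{mr}\delta^r$. If $\ell\ne3$,
division by $3^m$ gives $\ell\delta\in3O$, hence $\delta\in3O$ because $O$ is free
over $\mathbb Z$. If $\ell=3$, division by $3^{m+1}$ gives
$\delta+3^m\delta^2+3^{2m-1}\delta^3=0$, and again $\delta\in3O$. Both contradict
the choice of $\delta$.
\end{proof}

The group $SL_2(\mathbb R)$ acts on the upper half plane by M\"obius maps, with
compact stabilizers. So stabilizers in the discrete group $\Gamma$ are finite,
hence trivial, and $\Gamma$ acts freely and properly discontinuously. By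
Lemma~\ref{lem:cocompact}, $\Sigma=\Gamma\backslash\mathbb H^2$ is a closed
orientable hyperbolic surface, of genus $\ge2$ by the Gauss--Bonnet formula, with
fundamental group $\Gamma$. For $\gamma\in\Gamma$ put
$q_\gamma=\gamma^\sigma\in S^3$. The map $\gamma\mapsto q_\gamma$ is an injective
homomorphism.

\begin{proposition}\label{prop:arith}
\begin{itemize}
\item[(a)] \emph{(Separation.)} Let $e^R\ge16$ and $1\ne\gamma\in\Gamma$ with
$|q_\gamma-1|\le2e^{-R/2}$. Then $\rho(z,\gamma z)\ge2R-8\log2$ for all
$z\in\mathbb H^2$.
\item[(b)] \emph{(Density.)} The set $\{q_\gamma:\gamma\in\Gamma\}$ is dense in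
$S^3$.
\end{itemize}
\end{proposition}

\begin{proof}
(a) The element
$\tau=\operatorname{nrd}(\gamma-1)=(\gamma-1)(\bar\gamma-1)
=2-\operatorname{tr}\gamma$ of $\mathbb Z[\sqrt2]$ is nonzero, since $A$ is a
division algebra, and $\sigma(\tau)=|q_\gamma-1|^2$. As $\tau\sigma(\tau)$ is a
nonzero integer,
\[
|q_\gamma-1|^2\,|\operatorname{tr}\gamma-2|\ge1 .
\]
Hence $|\operatorname{tr}\gamma-2|\ge e^R/4$ and
$|\operatorname{tr}\gamma|\ge e^R/4-2\ge e^R/8$.

It remains to bound displacement by trace. For
$g=\left(\begin{smallmatrix}a&b\\c&d\end{smallmatrix}\right)\in SL_2(\mathbb R)$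
and $z_0=\sqrt{-1}$ we have $2\cosh\rho(z_0,gz_0)=a^2+b^2+c^2+d^2$: both sides are
unchanged when $g$ is multiplied on either side by $SO(2)$, and for
$g=\operatorname{diag}(e^{t/2},e^{-t/2})$ both equal $e^t+e^{-t}$. Since
$a^2+d^2\ge\frac12(a+d)^2$, we get
$e^{\rho(z_0,gz_0)}\ge\cosh\rho(z_0,gz_0)\ge\frac14(\operatorname{tr}g)^2$, and by
conjugation the same holds at every $z$. Therefore
$e^{\rho(z,\gamma z)}\ge e^{2R}/2^8$.

(b) The closure $Q$ of $\{q_\gamma\}$ is a closed subgroup of $S^3$, hence a
compact Lie group, and it is infinite because $\Gamma$ is. So $\dim Q\ge1$. The Lie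
algebra of $S^3$ is $\mathbb R^3$ with (a multiple of) the cross product; it has no
$2$-dimensional subalgebra, since the product of two independent vectors is normal
to their plane. Suppose $\dim Q=1$. The identity component is a circle
$Q_0=\{\cos t+u\sin t\}$ with $u$ a unit imaginary quaternion, and every $g\in Q$
normalizes it, so $gug^{-1}=\pm u$. The unit quaternions commuting with $u$ form
$Q_0$, so $Q_0$ has index at most $2$ in $Q$, and $\Gamma$ has an abelian subgroup
of index at most $2$. This subgroup is the fundamental group of a closed orientable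
hyperbolic surface covering $\Sigma$. Such a group maps onto a free group of rank
$2$, so it is not abelian. Hence $\dim Q=3$, and $Q$ is open and closed in the
connected group $S^3$.
\end{proof}

\subsection*{The quotient}
Realize $\mathbb H^4$ as the unit ball of $\mathcal H=\mathbb R^4$ with metric
$4|db|^2/(1-|b|^2)^2$, where $|\cdot|$ is the Euclidean norm, and let $o$ be the
origin. Left multiplication by a unit quaternion is a Euclidean rotation, hence an
isometry of $\mathbb H^4$ fixing $o$. Set
\[
\gamma(x,b)=(\gamma x,q_\gamma b),\qquad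
\mathbf M=\Gamma\backslash(\mathbb H^2\times\mathbb H^4),
\]
with projection $\pi$. The action is isometric, and it is free and properly
discontinuous because it is so on the first factor. So $\mathbf M$ is a connected
complete Riemannian $6$-manifold and $\pi$ is a local isometry. Brownian motion on
$\mathbb H^2\times\mathbb H^4$ is a pair of independent Brownian motions, which do
not explode (in half-space coordinates they are given by explicit formulas, as in
Section~\ref{sec:A}); its projection is Brownian motion on $\mathbf M$.

The reason for dimension $4$ is the identity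
\begin{equation}\label{eq:free}
|q\theta-q'\theta|=|q-q'|\qquad(q,q',\theta\in S^3).
\end{equation}
A rotation that almost fixes one direction is close to the identity, so that
Proposition~\ref{prop:arith}(a) applies to it. For rotations of $S^2$ this fails,
as each of them fixes an axis.

\section{Bounded solutions are constant}\label{sec:A}

Let $u$ be anti-spacetime-harmonic on $\mathbf M$ with $|u|\le C$, and let
$\tilde u(x,b,s)=u(\pi(x,b),s)$, which is invariant under $\Gamma$. Let
$\mathbb P_x$ and $\mathbb P_b$ be the laws of Brownian motion on $\mathbb H^2$ and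
$\mathbb H^4$. Under $\mathbb P_x\otimes\mathbb P_b$ the process
$\tilde u(x_t,b_t,s+t)$ is a bounded martingale, so
\begin{equation}\label{eq:limit}
\tilde u(x,b,s)=\mathbb E_{\mathbb P_x\otimes\mathbb P_b}[\Lambda_s],\qquad
\Lambda_s=\limsup_{t\to\infty}\tilde u(x_t,b_t,s+t).
\end{equation}
The functional $\Lambda_s$ is defined for every pair of continuous paths and is
jointly measurable in the paths and $s$. The plan is to show that $\Lambda_s$
depends on the starting point $b$ only through the law of the exit direction
$\zeta\in S^3$. This replaces the noncompact fiber $\mathbb H^4$ by the compact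
sphere $S^3$, where an $L^2$ argument is available.

\subsection*{Brownian motion conditioned on its exit point}
For $\zeta\in S^3$ the inversion $b\mapsto\zeta+2(b-\zeta)/|b-\zeta|^2$ sends
$\zeta$ to infinity. Write the image as $v-h\zeta$ with
$v\in\zeta^\perp\cong\mathbb R^3$. Taking the inner product with $\zeta$ gives
\[
h=-1-\frac{2(b\cdot\zeta-1)}{|b-\zeta|^2}=\frac{1-|b|^2}{|b-\zeta|^2}.
\]
The inversion multiplies Euclidean lengths at $b$ by $2/|b-\zeta|^2$, so it is an
isometry onto the half-space $h>0$ with metric $(|dv|^2+dh^2)/h^2$. There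
$\frac12\Delta=\frac12h^2(\Delta_v+\partial_h^2)-h\partial_h$, and Brownian motion
is given by $\log h_t=\log h_0+\beta_t-\frac32t$, $dv=h\,dW$, with $(\beta,W)$ a
Brownian motion in $\mathbb R\times\mathbb R^3$. The function
\[
K(b,\zeta)=h^3=\Big(\frac{1-|b|^2}{|b-\zeta|^2}\Big)^3
\]
is harmonic in $b$, since $\frac12h^2\cdot6h-h\cdot3h^2=0$, and
$K(b_t,\zeta)/K(b_0,\zeta)=e^{3\beta_t-9t/2}$ is a martingale. Let
$\mathbb P^\zeta_b$ be the law, on continuous paths in $\mathbb H^4$, of the
process begun at $b=(v_0,h_0)$ with
\begin{equation}\label{eq:cond}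
\log h_t=\log h_0+\beta_t+\tfrac32t,\qquad dv=h\,dW .
\end{equation}
Here $h_t\to\infty$: the process tends to $\zeta$. Let $d\zeta$ be the normalized
rotation-invariant measure on $S^3$ and $\mathcal G_t$ the $\sigma$-field generated
by the path up to time $t$.

\begin{lemma}\label{lem:cond}
\begin{itemize}
\item[(a)] $\mathbb P^\zeta_b(\Lambda)=\mathbb E_b[\mathbf 1_\Lambda
K(b_t,\zeta)]/K(b,\zeta)$ for $\Lambda\in\mathcal G_t$.
\item[(b)] $(b,\zeta)\mapsto\mathbb P_b^\zeta(\Lambda)$ is measurable for every path
event $\Lambda$, and $(\mathbb P^\zeta_b)_b$ is a Markov family for each $\zeta$.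
\item[(c)] $\int K(b,\zeta)\,d\zeta=1$ and
$\int K(b,\zeta)\,\mathbb P_b^\zeta\,d\zeta=\mathbb P_b$.
\item[(d)] Left multiplication by $q\in S^3$ maps $\mathbb P_b^\zeta$ to
$\mathbb P_{qb}^{q\zeta}$.
\item[(e)] For all $b,b',\zeta$ there are processes with laws $\mathbb P_b^\zeta$
and $\mathbb P_{b'}^\zeta$ on one space that coincide after an almost surely finite
time.
\end{itemize}
\end{lemma}

\begin{proof}
(a) By Girsanov's theorem, under the measure with density $e^{3\beta_t-9t/2}$ on
$\mathcal G_t$ the process $(\beta_s-3s,W_s)_{s\le t}$ is a Brownian motion. The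
drift of $\log h$ becomes $3-\frac32$, which is \eqref{eq:cond}.

(b) For $\Lambda\in\mathcal G_t$ measurability is read off from (a), and the
monotone class theorem extends it to all $\Lambda$. If $\Lambda\in\mathcal G_t$, $F$
is bounded and $\mathcal G_s$-measurable, and $F_t$ denotes $F$ evaluated on the
path shifted by $t$, then (a) and the Markov property of $\mathbb P_b$ give
\[
\mathbb E^\zeta_b[\mathbf 1_\Lambda F_t]
=\frac{\mathbb E_b\big[\mathbf 1_\Lambda\,\mathbb E_{b_t}[F\,K(b_s,\zeta)]\big]}
{K(b,\zeta)}
=\frac{\mathbb E_b\big[\mathbf 1_\Lambda K(b_t,\zeta)\,\mathbb E^\zeta_{b_t}F\big]}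
{K(b,\zeta)}
=\mathbb E^\zeta_b\big[\mathbf 1_\Lambda\,\mathbb E^\zeta_{b_t}F\big].
\]

(c) The function $b\mapsto\int K(b,\zeta)\,d\zeta$ is smooth, harmonic and radial,
and equals $1$ at $o$. On a ball about $o$ it has constant boundary values, so it
is constant by the maximum principle, and equal to $1$. By (a) and Fubini's theorem
the two probability measures in the second identity agree on each $\mathcal G_t$,
hence everywhere.

(d) We have $K(qb,q\zeta)=K(b,\zeta)$, and $q$ maps $\mathbb P_b$ to
$\mathbb P_{qb}$; use (a).

(e) We first match the heights and then the horizontal positions, each by a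
reflection. Let $(\beta,W)$ drive \eqref{eq:cond} from $b=(v_0,h_0)$, and let
$b'=(v_0',h_0')$. We define $(\beta',W')$ and let $(v',h')$ be the solution of
\eqref{eq:cond} from $b'$ that it drives.

Let $T_0<\infty$ be the first time $\beta$ hits $\frac12(\log h_0'-\log h_0)$. Put
$d\beta'=-d\beta$ on $[0,T_0]$ and $d\beta'=d\beta$ afterwards. On $[0,T_0]$ we have
$\log h-\log h'=\log h_0-\log h_0'+2\beta$, so $h'=h$ on $[T_0,\infty)$.

Put $dW'=dW$ on $[0,T_0]$. Let $\Delta_0=v_{T_0}-v'_{T_0}$ and choose the unit
vector $e=\Delta_0/|\Delta_0|$ (a fixed one if $\Delta_0=0$); it is known at time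
$T_0$. Let $T_1$ be the first zero after $T_0$ of
$Z_t=|\Delta_0|+2\int_{T_0}^th\,d(e\cdot W)$. Put $dW'=(I-2ee^{\mathsf T})dW$ on
$[T_0,T_1]$ and $dW'=dW$ afterwards. On $[T_0,T_1]$,
$d(v-v')=h\,(dW-dW')=2he\,d(e\cdot W)$, so $v-v'=eZ$, and $v=v'$ from $T_1$ on.
The local martingale $Z$ has $\langle Z\rangle_\infty=4\int_{T_0}^\infty
h^2\,dt=\infty$ because $h_t\to\infty$; a continuous local martingale is a Brownian
motion run with the clock $\langle Z\rangle$, so $Z$ hits $0$ and $T_1<\infty$.
Finally $(\beta',W')$ is the integral of a predictable orthogonal matrix against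
$(\beta,W)$, hence a Brownian motion by L\'evy's theorem, so $(v',h')$ has law
$\mathbb P^\zeta_{b'}$.
\end{proof}

\subsection*{Reduction to the boundary sphere}
Put $H(x,b,\zeta,s)=\mathbb E_{\mathbb P_x\otimes\mathbb P_b^\zeta}[\Lambda_s]$, a
jointly measurable function with $|H|\le C$. Run one path in $\mathbb H^2$ and,
independently of it, the pair of Lemma~\ref{lem:cond}(e). The two values of
$\Lambda_s$ agree almost surely, so $H$ does not depend on $b$, and we write
$H(x,\zeta,s)$. It has three properties. By \eqref{eq:limit} and
Lemma~\ref{lem:cond}(c),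
\begin{equation}\label{eq:poisson}
\tilde u(x,b,s)=\int_{S^3}K(b,\zeta)H(x,\zeta,s)\,d\zeta .
\end{equation}
Since $\Lambda_s$ equals $\Lambda_{s+t}$ evaluated on the paths shifted by $t$, the
Markov property gives
\begin{equation}\label{eq:semigroup}
H(\cdot,\zeta,s)=P_tH(\cdot,\zeta,s+t)\qquad(s,t\ge0),
\end{equation}
where $P_t$ is the heat semigroup of $\mathbb H^2$; the variable $b_t$ has dropped
out because $H$ does not depend on it. Since $\Lambda_s$ is $\Gamma$-invariant,
Lemma~\ref{lem:cond}(d) gives
\begin{equation}\label{eq:equiv}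
H(\gamma x,q_\gamma\zeta,s)=H(x,\zeta,s)\qquad(\gamma\in\Gamma).
\end{equation}

We use two standard facts on the heat equation on a Riemannian manifold $M$. If
$\varphi$ is bounded and measurable, $P_t\varphi(z)$ is smooth on
$M\times(0,\infty)$ and solves $\partial_t=\frac12\Delta$. And (interior parabolic
estimates) if $w$ solves the forward or the backward heat equation on an open set
$\Omega\subset M\times\mathbb R$, then on each compact subset of $\Omega$ every
derivative of $w$ is bounded by $\sup_\Omega|w|$ times a constant that does not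
depend on $w$. By \eqref{eq:semigroup}, for each $\zeta$ and $S>0$ the function $H$
agrees on $0\le s<S$ with $P_{S-s}H(\cdot,\zeta,S)$, which is defined for all
$s<S$. So $H$ is smooth in $(x,s)\in\mathbb H^2\times[0,\infty)$ and
$\partial_sH+\frac12\Delta_xH=0$. Near a point $(x,s_0)$ take $S=s_0+1$; since
$\mathbb H^2$ is homogeneous, every $(x,s)$-derivative of $H$ is bounded uniformly
in $(x,\zeta,s)$. The derivatives are measurable in $\zeta$, as limits of
difference quotients. So we may differentiate under $\int d\zeta$.

\subsection*{The energy argument}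
For fixed $\zeta$, the function $H(\cdot,\zeta,\cdot)$ is a bounded solution on
$\mathbb H^2$ with no symmetry, since $q_\gamma\zeta=\zeta$ forces $\gamma=1$ by
\eqref{eq:free}; and $\mathbb H^2$ has nonconstant bounded solutions. The
compactness of $\Sigma$ becomes visible only after integration in $\zeta$. If
$F(\gamma x,q_\gamma\zeta)=F(x,\zeta)$, then $\int F(x,\zeta)\,d\zeta$ is
$\Gamma$-invariant, because $d\zeta$ is rotation-invariant; the same holds for
vector fields in $x$. By \eqref{eq:equiv} the functions $\int H^2d\zeta$,
$\int|\nabla_xH|^2d\zeta$, $\int(\Delta_xH)^2d\zeta$ and the vector fields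
$\int H\nabla_xH\,d\zeta$, $\int\partial_sH\,\nabla_xH\,d\zeta$ descend to
$\Sigma$. Write $\iint$ for $\int_\Sigma\int_{S^3}$ and put
\[
\mathcal N(s)=\iint H^2,\qquad\mathcal E(s)=\iint|\nabla_xH|^2 .
\]
On the closed surface $\Sigma$ the divergences of the two vector fields integrate
to zero, that is, $\iint(|\nabla_xH|^2+H\Delta_xH)=0$ and
$\iint(\langle\nabla_x\partial_sH,\nabla_xH\rangle+\partial_sH\,\Delta_xH)=0$. With
$2\partial_sH=-\Delta_xH$ this gives
\[
\mathcal N'=-\iint H\Delta_xH=\mathcal E,\qquad
\mathcal E'=2\iint\langle\nabla_xH,\nabla_x\partial_sH\rangle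
=-2\iint\partial_sH\,\Delta_xH=\iint(\Delta_xH)^2\ge0 .
\]
So $\mathcal N(s)\ge\mathcal N(s_0)+(s-s_0)\mathcal E(s_0)$ for $s\ge s_0\ge0$. As
$\mathcal N$ is bounded on $[0,\infty)$, $\mathcal E\equiv0$.

\subsection*{End of the proof of (A)}
Fix $s$. The continuous function $x\mapsto\int|\nabla_xH|^2d\zeta$ vanishes on
$\mathbb H^2$. By Fubini's theorem and continuity in $x$, for almost every $\zeta$
the function $H(\cdot,\zeta,s)$ is a constant $\Psi(\zeta)$. By \eqref{eq:equiv},
$\Psi(q_\gamma\,\cdot)=\Psi$ almost everywhere for each $\gamma$. The function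
$g\mapsto\|\Psi(g\,\cdot)-\Psi\|_{L^1(S^3)}$ is continuous on $S^3$ and vanishes on
a dense set by Proposition~\ref{prop:arith}(b), so it vanishes identically. By
Fubini's theorem there is $\zeta$ with $\Psi(g\zeta)=\Psi(\zeta)$ for almost every
$g$, and $g\mapsto g\zeta$ preserves the measure of $S^3$, so $\Psi$ is almost
everywhere constant. By \eqref{eq:poisson} and $\int K\,d\zeta=1$, the function
$\tilde u(\cdot,\cdot,s)$ is constant. This holds for each $s$, and then the
equation gives $\partial_s\tilde u=0$. This proves (A). \qed

\begin{remark}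
Some condition such as density is needed. For the trivial homomorphism the
quotient is $\Sigma\times\mathbb H^4$, and for continuous nonconstant $\Psi$ the
bounded harmonic function $\int K(b,\zeta)\Psi(\zeta)\,d\zeta$ is nonconstant: as
$b\to\zeta_0$, the probability measure $K(b,\zeta)\,d\zeta$ concentrates at
$\zeta_0$, since $K(b,\cdot)\to0$ uniformly off any neighborhood of $\zeta_0$.
\end{remark}

\section{Co-adapted couplings stay apart}\label{sec:B}

Fix $L>0$. For a large parameter $R$ and $n=0,1,2,\dots$ put
\[
R_n=R+n,\qquad\alpha_n=e^{-R_n/2},\qquad s_n=2R_n-8\log2 .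
\]
During $[n,n+1)$, $R_n$ will be a lower bound for the distance from $o$ in
$\mathbb H^4$, so directions will fluctuate on the scale $e^{-R_n}$. The tolerance
$\alpha_n$ is much larger than this scale, and $s_n$ is the separation that
Proposition~\ref{prop:arith}(a) attaches to $2\alpha_n$. We assume
\begin{equation}\label{eq:R}
e^R\ge16,\qquad s_0/4\ge L+2,\qquad e^{R/2}\ge8e^{1/2}\sinh(L/2).
\end{equation}
The constants $C_1,C_2$ below do not depend on $R$ or on the coupling. Let $d$ be
the distance on $\mathbb H^4$. For $b\in\mathbb H^4$ let $r(b)=d(o,b)$ and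
$\theta(b)=b/|b|\in S^3$ (with $\theta(o)=1$, a value that will play no role). Then
$r(q_\gamma b)=r(b)$ and $\theta(q_\gamma b)=q_\gamma\theta(b)$ for $b\ne o$.

Choose $b_0$ with $r(b_0)=2R$ and $x_0,y_0$ with $\rho(x_0,y_0)=s_0/2$, and let
\[
p=\pi(x_0,b_0),\qquad p'=\pi(y_0,b_0).
\]
If $p=p'$, then $x_0=\gamma y_0$ and $q_\gamma b_0=b_0$ for some $\gamma$; the
second equation gives $q_\gamma=1$, so $\gamma=1$ and $x_0=y_0$, which is false. So
$p\ne p'$. Let $(X,Y)$ be any co-adapted coupling from $(p,p')$, with filtration
$\mathbb F$.

\subsection*{Lifting}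
Let $\tilde X=(x,b)$ and $\tilde Y=(y,c)$ be the continuous lifts begun at
$(x_0,b_0)$ and $(y_0,b_0)$. They are adapted, because path lifting on $[0,t]$ is
continuous for uniform convergence.

\begin{lemma}\label{lem:lift}
$\tilde X$ and $\tilde Y$ are $\mathbb F$-Brownian motions on
$\mathbb H^2\times\mathbb H^4$. Hence $x,y$ are $\mathbb F$-Brownian motions on
$\mathbb H^2$ and $b,c$ are $\mathbb F$-Brownian motions on $\mathbb H^4$.
\end{lemma}

\begin{proof}
The function $z\mapsto\min_{\gamma\ne1}\rho(z,\gamma z)$ is continuous, positive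
and $\Gamma$-invariant, so by compactness of $\Sigma$ it has a lower bound
$4\epsilon>0$. Then $\pi$ is injective on every open ball of radius $2\epsilon$.
Let $(z_i)$ be a maximal set of points of $\mathbb H^2\times\mathbb H^4$ with mutual
distances $\ge\epsilon$. The balls $B(z_i,\epsilon)$ cover by maximality, and a
bounded set contains only finitely many $z_i$, because the balls
$B(z_i,\epsilon/2)$ are disjoint and of equal volume. Choose a Borel partition
$(A_i)$ with $A_i\subset B(z_i,\epsilon)$. Let $U_0=0$ and, if
$\tilde X_{U_k}\in A_i$, let $U_{k+1}$ be the first time after $U_k$ at which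
$\tilde X$ is at distance $\frac32\epsilon$ from $z_i$. Each step moves $\tilde X$
by more than $\epsilon/2$, so $U_k\uparrow\infty$ by uniform continuity of paths on
bounded intervals.

Let $f$ be smooth on $\mathbb H^2\times\mathbb H^4$ and
$\tilde M_t=f(\tilde X_t)-f(\tilde X_0)-\frac12\int_0^t\Delta f(\tilde X)\,ds$.
Choose smooth compactly supported $f_i$ on $\mathbf M$ with $f_i\circ\pi=f$ on the
closed ball of radius $\frac32\epsilon$ about $z_i$. The processes $M^{f_i}$ for $X$
are martingales, being bounded on bounded intervals. On the event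
$\{U_k<\infty,\ \tilde X_{U_k}\in A_i\}\in\mathcal F_{U_k}$ the increments of
$\tilde M$ on $[U_k,U_{k+1}]$ are those of $M^{f_i}$. Let $U$ be the exit time of
$\tilde X$ from a ball $B$. On $\{U_k<U\}$ the index $i$ belongs to the finite set
$I_B$ of those $i$ for which $A_i$ meets $B$, so
\[
\tilde M_{t\wedge U_{k+1}\wedge U}-\tilde M_{t\wedge U_k\wedge U}
=\sum_{i\in I_B}\mathbf 1\{U_k<U,\ \tilde X_{U_k}\in A_i\}
\big(M^{f_i}_{t\wedge U_{k+1}\wedge U}-M^{f_i}_{t\wedge U_k\wedge U}\big)
\]
is a finite sum of martingales. Thus $\tilde M$ stopped at $U_k\wedge U$ is a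
martingale, and these times tend to infinity as $k$ and $B$ grow. The same holds
for $\tilde Y$. For the last statement take $f$ depending on one factor.
\end{proof}

The distance on $\mathbf M$ is the least distance between lifts, so
\begin{equation}\label{eq:close}
\operatorname{dist}(X_t,Y_t)\le L\ \Longrightarrow\ \exists\gamma\in\Gamma:\quad
\rho(x_t,\gamma y_t)\le L\ \text{ and }\ d(b_t,q_\gamma c_t)\le L .
\end{equation}

\subsection*{The directions freeze}
We know nothing about the joint law of $b$ and $c$, so the good event must be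
controlled by a union bound over the two marginals. Let $T$ be the infimum of the
times $t$ at which, with $n=\lfloor t\rfloor$, one of the following holds:
\begin{gather*}
r(b_t)\le R+t,\qquad r(c_t)\le R+t,\\
|\theta(b_t)-\theta(b_n)|\ge\tfrac12(\alpha_n-\alpha_{n+1}),\qquad
|\theta(c_t)-\theta(c_n)|\ge\tfrac12(\alpha_n-\alpha_{n+1}).
\end{gather*}
By the d\'ebut theorem (under the usual conditions, the first entrance time into a
progressively measurable set is a stopping time), $T$ is a stopping time, and $T>0$
by continuity.

\begin{lemma}\label{lem:good}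
$\mathbb P(T<\infty)\le C_1e^{-R}$.
\end{lemma}

\begin{proof}
It suffices to treat $b$. In polar coordinates
$\Delta=\partial_r^2+3\coth r\,\partial_r+\sinh^{-2}r\,\Delta_{S^3}$. Let $T^b$ be
the first time with $r(b_t)\le R+t$. Up to $T^b$ we have $r\ge R$, so $r$ and
$\theta$ may be treated as smooth functions.

\emph{Radius.} By \eqref{eq:qv}, on $[0,T^b]$ we have
$dr=d\beta+\frac32\coth r\,dt$ with $d\langle\beta\rangle=dt$, hence
$r(b_t)\ge2R+\beta_t+\frac32t$. If $T^b<\infty$, then at $t=T^b$ this gives
$-\beta_t-\frac t2\ge R$. The process $\exp(-\beta_t-\frac t2)$ stopped at $T^b$ is a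
nonnegative local martingale begun at $1$, so it reaches $e^R$ with probability at
most $e^{-R}$. Thus $\mathbb P(T^b<\infty)\le e^{-R}$.

\emph{Direction.} The coordinate functions $\theta^\mu$ on $S^3$ satisfy
$\Delta_{S^3}\theta^\mu=-3\theta^\mu$ and $\sum_\mu|\nabla\theta^\mu|^2=3$. So
$d\theta=dm-\frac32\sinh^{-2}r\;\theta\,dt$ in $\mathbb R^4$, with
$\sum_\mu d\langle m^\mu\rangle=3\sinh^{-2}r\,dt$. On the event $\{n<T^b\}$ and the
interval $I_n=[n,(n+1)\wedge T^b]$ we have $r\ge R_n$, so $\sinh r\ge e^{R_n}/4$ and
$\sinh^{-2}r\le v_n:=16e^{-2R_n}\le1$. Doob's $L^2$ inequality bounds the expected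
supremum of $|m_t-m_n|^2$ over $I_n$ by $4\cdot3v_n$, and the drift contributes at
most $\frac32v_n$ to $|\theta(b_t)-\theta(b_n)|$. Hence
\[
\mathbb E\Big[\sup_{t\in I_n}|\theta(b_t)-\theta(b_n)|^2;\,n<T^b\Big]
\le2\cdot12v_n+2\cdot\tfrac94v_n^2\le29v_n .
\]
Since $\frac12(\alpha_n-\alpha_{n+1})=\frac12(1-e^{-1/2})e^{-R_n/2}$, Chebyshev's
inequality bounds the probability that $n<T^b$ and the supremum of
$|\theta(b_t)-\theta(b_n)|$ reaches this level by
$4\cdot29\cdot16\,(1-e^{-1/2})^{-2}e^{-R_n}$. The sum over $n$ is a constant times
$e^{-R}$. If $T<\infty$, then $T^b<\infty$, or an angular condition for $b$ holds at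
a time before $T^b$, or one of these holds for $c$.
\end{proof}

\subsection*{The candidates}
On $\{n<T\}$ let
\[
\Gamma_n=\{\gamma\in\Gamma:|\theta(b_n)-q_\gamma\theta(c_n)|\le\alpha_n\}.
\]
The events $\{n<T,\ \gamma\in\Gamma_n\}$ belong to $\mathcal F_n$.

\begin{lemma}\label{lem:cand}
\begin{itemize}
\item[(i)] On $\{n<T\}$, for any $z,z'\in\mathbb H^2$ at most one
$\gamma\in\Gamma_n$ has $\rho(z,\gamma z')<s_n/2$.
\item[(ii)] On $\{n+1<T\}$, $\Gamma_{n+1}\subset\Gamma_n$.
\item[(iii)] If $n\le t<n+1$, $t<T$ and $\operatorname{dist}(X_t,Y_t)\le L$, then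
$\rho(x_t,\gamma y_t)\le L$ for some $\gamma\in\Gamma_n$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) Let $\gamma\ne\gamma'$ be in $\Gamma_n$. By \eqref{eq:free},
$|q_{\gamma'\gamma^{-1}}-1|=|q_{\gamma'}-q_\gamma|
=|q_{\gamma'}\theta(c_n)-q_\gamma\theta(c_n)|\le2\alpha_n$.
Proposition~\ref{prop:arith}(a), with $R_n$ for $R$ and applied to
$\gamma'\gamma^{-1}$ at the point $\gamma z'$, gives
$\rho(\gamma z',\gamma'z')\ge s_n$. So $\gamma z'$ and $\gamma'z'$ are not both
within distance $<s_n/2$ of $z$.

(ii) On $[n,n+1)$, and by continuity on $[n,n+1]$, each of $\theta(b),\theta(c)$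
stays within $\frac12(\alpha_n-\alpha_{n+1})$ of its value at time $n$. So
$\gamma\in\Gamma_{n+1}$ gives $|\theta(b_n)-q_\gamma\theta(c_n)|\le
\alpha_{n+1}+(\alpha_n-\alpha_{n+1})$.

(iii) Take $\gamma$ from \eqref{eq:close}, let $\varphi$ be the angle between
$\theta(b_t)$ and $q_\gamma\theta(c_t)$, and let $r=r(b_t)$, $r'=r(c_t)$, both
larger than $R_n$. The hyperbolic law of cosines can be written
\[
\cosh d(b_t,q_\gamma c_t)=\cosh(r-r')+2\sinh r\sinh r'\sin^2(\varphi/2).
\]
With $\cosh L-1=2\sinh^2(L/2)$ and the last condition in \eqref{eq:R},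
\[
|\theta(b_t)-q_\gamma\theta(c_t)|=2\sin\frac\varphi2\le
\frac{2\sinh(L/2)}{\sqrt{\sinh r\sinh r'}}\le8\sinh(L/2)\,e^{-R_n}\le\alpha_{n+1}.
\]
Adding the movements of the two directions since time $n$ gives
$\gamma\in\Gamma_n$.
\end{proof}

Let
\[
\tau=\inf\{t<T:\rho(x_t,\gamma y_t)\le L\text{ for some }
\gamma\in\Gamma_{\lfloor t\rfloor}\},\qquad S=\tau\wedge T,
\]
with $\inf\emptyset=\infty$; these are stopping times by the d\'ebut theorem. If
$\tau<\infty$ then $\tau<T$, and \emph{the infimum is attained}. Indeed, let $t_k$
be a nonincreasing sequence in the set with limit $\tau$. Eventually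
$\lfloor t_k\rfloor=\lfloor\tau\rfloor$; the points $x_{t_k},y_{t_k}$ stay in a
compact set, so by proper discontinuity only finitely many $\gamma$ occur; one of
them occurs infinitely often, and continuity gives
$\rho(x_\tau,\gamma y_\tau)\le L$. By Lemma~\ref{lem:cand}(iii),
\begin{equation}\label{eq:incl}
\{\exists t:\operatorname{dist}(X_t,Y_t)\le L\}\subset\{\tau<T\}\cup\{T<\infty\}.
\end{equation}

\subsection*{Truncated test functions}
Example~\ref{ex:one} suggests the supermartingale
$\sum_{\gamma\in\Gamma_n}g(\rho(x_t,\gamma y_t))$. But $g(r)$ decays like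
$e^{-r/2}$, while disks of radius $r$ in $\mathbb H^2$ have area of order $e^r$, so
separation of the targets does not make the sum converge. We therefore cut $g$ off
at $s_n/2$, so that by Lemma~\ref{lem:cand}(i) at most one term survives. The
cutoff $(g-g(s_n/2))_+$ has a convex corner, which would add a positive local time
term. Subtracting an affine function removes the corner at a small cost per unit
time. Let
\[
\varepsilon_n=\operatorname{sech}(s_n/4),\qquad
f_n(r)=\int_r^\infty\big(\operatorname{sech}(u/2)-\varepsilon_n\big)_+\,du .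
\]
Then $f_n$ is nonincreasing, $C^1$ with Lipschitz derivative, convex, zero on
$[s_n/2,\infty)$, and $0\le f_n\le g\le\pi$. For $r<s_n/2$ we have
$f_n'=g'+\varepsilon_n$ and $f_n''=g''$, so
$\mathcal Lf_n=\varepsilon_n\tanh(r/2)$; for $r\ge s_n/2$ we take $f_n''=0$. Thus
\begin{equation}\label{eq:Lf}
\mathcal Lf_n(r)\le\varepsilon_n\mathbf 1[r<s_n/2].
\end{equation}
The integrands of $f_{n+1}$ and $f_n$ differ by a number in
$[0,\varepsilon_n-\varepsilon_{n+1}]$, and both vanish for $u\ge s_{n+1}/2$, so
\begin{equation}\label{eq:kappa}
0\le f_{n+1}-f_n\le\kappa_n:=\tfrac12s_{n+1}\varepsilon_n .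
\end{equation}
Since $s_n/4\ge L+2$, integration over $[L,L+1]$ gives
\begin{equation}\label{eq:kL}
f_n(L)\ge k_L:=\operatorname{sech}\tfrac{L+1}2-\operatorname{sech}(L+2)>0 .
\end{equation}
On $\{S>n\}$ put
\[
F_n(t)=\sum_{\gamma\in\Gamma_n}f_n\big(\rho(x_t,\gamma y_t)\big),\qquad
n\le t\le n+1 .
\]
At most one term is nonzero, so $0\le F_n\le\pi$.

\begin{lemma}\label{lem:step}
$\mathbb E\big[F_n((n+1)\wedge S);S>n\big]\le
\mathbb E\big[F_n(n);S>n\big]+\varepsilon_n$.
\end{lemma}

\begin{proof}
The term that is nonzero changes with time, so we localize to make the set of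
possible terms finite and deterministic. Fix $z_0\in\mathbb H^2$ and an integer
$k\ge1$. Let $V_k$ be the first time $t\ge n$ at which $x_t$ or $y_t$ is outside the
open disk $B(z_0,k)$, and let $S'=(n+1)\wedge S\wedge V_k$. Let $\Gamma^{(k)}$ be
the finite set of $\gamma$ with $\rho(z_0,\gamma z_0)\le2k+s_n/2$. On $\{V_k>n\}$
and for $n\le t\le V_k$ we have
$\rho(x_t,\gamma y_t)\ge\rho(z_0,\gamma z_0)-2k$, so the terms with
$\gamma\notin\Gamma^{(k)}$ vanish.

Fix $\gamma\in\Gamma^{(k)}$ and write $\rho^\gamma_t=\rho(x_t,\gamma y_t)$. The
processes $x$ and $\gamma y$ are $\mathbb F$-Brownian motions. The event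
$E_\gamma=\{S>n,\ V_k>n,\ \gamma\in\Gamma_n\}$ is in $\mathcal F_n$, so the time
$T_2$ equal to $S'$ on $E_\gamma$ and to $n$ elsewhere is a bounded stopping time.
On $E_\gamma$, a time $t$ with $n\le t<S'$ satisfies $t<T$, $t<\tau$ and
$\lfloor t\rfloor=n$, so $\rho^\gamma_t>L$ by the definition of $\tau$.
Lemma~\ref{lem:ito} with $T_1=n$ and \eqref{eq:Lf} give
\[
\mathbb E\big[f_n(\rho^\gamma_{S'})-f_n(\rho^\gamma_n);E_\gamma\big]\le
\varepsilon_n\,\mathbb E\Big[\int_n^{S'}\mathbf 1[\rho^\gamma_t<s_n/2]\,dt;
E_\gamma\Big].
\]
Sum over $\gamma\in\Gamma^{(k)}$. On the right, at each time at most one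
$\gamma\in\Gamma_n$ has $\rho^\gamma_t<s_n/2$, so the sum is at most
$\varepsilon_n$. The left side becomes
$\mathbb E[F_n(S')-F_n(n);S>n,V_k>n]$, and the condition $V_k>n$ may be dropped,
since $S'=n$ on $\{S>n,V_k=n\}$. As $k\to\infty$, $V_k>n+1$ eventually, and bounded
convergence gives the claim.
\end{proof}

The common filtration is used exactly here: once through Lemma~\ref{lem:ito}, and
once because the list $\Gamma_n$, which is determined by $b$ and $c$, is
$\mathcal F_n$-measurable while $x$ and $y$ remain Brownian motions given
$\mathcal F_n$. As in Example~\ref{ex:bits}, the targets are fixed before the moves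
that must reach them.

\subsection*{Summation over $n$}
Let $m_n=\mathbb E[F_n(n);S>n]$. The events
$G_n=\{n<\tau\le n+1,\ \tau<T\}$ and $\{S>n+1\}$ are disjoint subsets of
$\{S>n\}$.

On $G_n$ we have $(n+1)\wedge S=\tau$, and $\rho(x_\tau,\gamma y_\tau)\le L$ for some
$\gamma\in\Gamma_{\lfloor\tau\rfloor}$. If $\tau<n+1$ this set is $\Gamma_n$; if
$\tau=n+1$, then $n+1<T$ and it is contained in $\Gamma_n$ by
Lemma~\ref{lem:cand}(ii). So $F_n(\tau)\ge f_n(L)\ge k_L$ by \eqref{eq:kL}.

On $\{S>n+1\}$ the list shrinks and the cutoff radius grows. At most one term of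
$F_{n+1}(n+1)$ is nonzero, and its $\gamma$ lies in $\Gamma_n$, so
$F_{n+1}(n+1)\le F_n(n+1)+\kappa_n$ by \eqref{eq:kappa}. This is where the nesting
(ii) matters: no new candidate appears next to $x$ at time $n+1$.

Since $F_n\ge0$ on the rest of $\{S>n\}$, Lemma~\ref{lem:step} gives
\begin{equation}\label{eq:rec}
k_L\,\mathbb P(G_n)+m_{n+1}-\kappa_n\le m_n+\varepsilon_n .
\end{equation}
At time $0$, $\theta(b_0)=\theta(c_0)$, so
$\Gamma_0=\{\gamma:|q_\gamma-1|\le\alpha_0\}$ by \eqref{eq:free}. For $\gamma=1$ we
have $\rho(x_0,y_0)=s_0/2$. For $1\ne\gamma\in\Gamma_0$,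
Proposition~\ref{prop:arith}(a) gives
$\rho(x_0,\gamma y_0)\ge\rho(y_0,\gamma y_0)-\rho(x_0,y_0)\ge s_0/2$. Hence $m_0=0$,
and $\tau>0$ because $s_0/2>L$ and the infimum is attained. So $\{\tau<T\}$ is the
disjoint union of the $G_n$. Sum \eqref{eq:rec} over $n$ and use $m_n\ge0$,
$\varepsilon_n\le2e^{-s_n/4}=8e^{-R_n/2}$ and $s_{n+1}\le2R+2n+2$:
\[
k_L\,\mathbb P(\tau<T)\le\sum_{n\ge0}\varepsilon_n\big(1+\tfrac12s_{n+1}\big)
\le8e^{-R/2}\sum_{n\ge0}(R+n+2)e^{-n/2}\le C_2(1+R)e^{-R/2}.
\]
With \eqref{eq:incl} and Lemma~\ref{lem:good},
\[
\mathbb P\big(\exists t:\operatorname{dist}(X_t,Y_t)\le L\big)\le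
C_1e^{-R}+k_L^{-1}C_2(1+R)e^{-R/2}
\]
for every co-adapted coupling from $(p,p')$. The right side tends to $0$ as
$R\to\infty$. This proves (B) and completes the proof of
Theorem~\ref{thm:main}. \qed

\section{Higher dimensions, and coupling without a common filtration}
\label{sec:compl}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
(A) Let $u$ be bounded and anti-spacetime-harmonic on
$\mathbf M\times\mathbb T^m$. From $(p,\vartheta)$ and $(p,\vartheta')$ run two
Brownian motions with the same $\mathbf M$-component. Independently of it, on each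
circle factor let the two components be driven by $dB$ and $-dB$ until they meet,
which happens in finite time because $B$ hits every level, and equal afterwards.
The bounded martingales obtained by evaluating $u(\cdot,s+t)$ along the two
processes have the same limit, so $u(p,\vartheta,s)=u(p,\vartheta',s)$. Thus $u$ is
an anti-spacetime-harmonic function on $\mathbf M$, hence constant.

(B) Take $p,p'$ from Theorem~\ref{thm:main}(B) and start at $(p,\vartheta)$ and
$(p',\vartheta)$. The projection to $\mathbf M$ of a co-adapted coupling is a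
co-adapted coupling from $(p,p')$ (test with functions of the first factor), and
projection does not increase distance.
\end{proof}

For Theorem~\ref{thm:D} we show that the laws at time $t$ of the Brownian motions
from $p$ and $p'$ approach each other in total variation, and then use a general
theorem that turns this into a coupling. Write
$\|\mu-\nu\|=\sup_{|\varphi|\le1}|\int\varphi\,d\mu-\int\varphi\,d\nu|$. Goldstein's
maximal coupling theorem \cite{Goldstein} states the following. Two chains
$(Z_k)_{k\ge0}$, $(Z'_k)_{k\ge0}$ with values in a Polish space can be realized on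
one probability space so that, with $N$ the first index from which they agree
forever, $\mathbb P(N>n)$ is half the total variation norm of the difference of the
laws of $(Z_k)_{k\ge n}$ and $(Z'_k)_{k\ge n}$. The coupling is built from the laws
of whole futures, and nothing makes it co-adapted.

\begin{proof}[Proof of Theorem~\ref{thm:D}]
\emph{No explosion.} Let $T_\infty$ be the explosion time and
$P_t\varphi(z)=\mathbb E_z[\varphi(X_t);t<T_\infty]$ the heat semigroup. Put
$w=\int_0^\infty e^{-t}P_t1\,dt$, so that
$w(z)=\int_0^\infty e^{-t}\,\mathbb P_z(T_\infty>t)\,dt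
=1-\mathbb E_z[e^{-T_\infty}]$. Since $\frac12\Delta P_t1=\partial_tP_t1$ and
$P_t1\to1$ as $t\to0$, integration by parts in $t$ gives $\frac12\Delta w=w-1$ in
the sense of distributions, and $w$ is smooth by elliptic regularity. So
$\phi=1-w$ satisfies $\frac12\Delta\phi=\phi$, and $e^{-t}\phi(z)$ is a bounded
anti-spacetime-harmonic function. It is constant by hypothesis, so $\phi=0$ and
$T_\infty=\infty$ almost surely.

\emph{Decay in total variation.} Let
$\delta_t=\sup_{|\varphi|\le1}(P_t\varphi(p)-P_t\varphi(p'))$. The supremum is
attained at the sign $\varphi_t$ of the difference of the heat kernels from $p$ and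
$p'$, and $\delta_t$ is nonincreasing because $P_{t+s}\varphi=P_t(P_s\varphi)$ and
$|P_s\varphi|\le1$. The functions $h_t(z,s)=P_{t-s}\varphi_t(z)$ on
$M\times(-\infty,t)$ are bounded by $1$, solve the backward heat equation, and have
$h_t(p,0)-h_t(p',0)=\delta_t$. By the interior parabolic estimates recalled in
Section~\ref{sec:A}, the Arzel\`a--Ascoli theorem and a diagonal argument, there is
a sequence $t_i\to\infty$ along which $h_{t_i}$ converges locally uniformly on
$M\times\mathbb R$, with derivatives, to a bounded solution $h$. Its restriction to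
$M\times[0,\infty)$ is constant by hypothesis, so
$\lim_t\delta_t=h(p,0)-h(p',0)=0$.

\emph{The coupling.} Cut a Brownian path into segments
$Z_k=(X_{k+s})_{0\le s\le1}$, which form a Markov chain in the Polish space
$C([0,1],M)$, and apply Goldstein's theorem to the segment chains from $p$ and from
$p'$. If $|\Phi|\le1$ is a function of $(Z_k)_{k\ge n}$, the Markov property shows
that its expectation from the starting point $z$ is $P_n\varphi(z)$, where
$\varphi(z')$ is the expectation of the same function of $(Z_k)_{k\ge0}$ from $z'$,
and $|\varphi|\le1$. So the total variation norm in the theorem is at most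
$\delta_n$, and $\mathbb P(N>n)\le\frac12\delta_n\to0$. Each coupled sequence has
the law of the segments of a Brownian path, so its segments concatenate almost
surely to a process with the law of Brownian motion, from $p$ and from $p'$
respectively. These processes $X,Y$ satisfy $X_t=Y_t$ for all $t\ge N$.
\end{proof}

The hypothesis of Theorem~\ref{thm:D} is also necessary. If such couplings exist
for all $p,p'$ and $u$ is a bounded anti-spacetime-harmonic function, then
$u(X_t,s+t)$ and $u(Y_t,s+t)$ are bounded martingales, each in its own filtration,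
with the same limit; so $u(p,s)=u(p',s)$, and $u$ is constant.

\begin{thebibliography}{9}
\bibitem{Goldstein}
S.~Goldstein, \emph{Maximal coupling}, Z. Wahrsch. verw. Geb. \textbf{46} (1979),
193--204.
\end{thebibliography}
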